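# Contractible complexes on Borel subsets: $C_n$-structurability and Borel embeddings

## 1. Two deleted vertices, in a tree and in a disc

Take a tree in which a vertex $x$ is joined to $1$, $2$ and $3$, with a ray $3,4,5,\dots$ leaving from $3$. Delete $x$. Is there a natural tree on the remaining vertices $1,2,3,\dots$? Push $x$ onto its neighbor $1$: the edges $\{x,2\}$ and $\{x,3\}$ become $\{1,2\}$ and $\{1,3\}$, the edge $\{x,1\}$ disappears, and the result is again a tree.

Now do the same one dimension up. Let $K$ be the simplicial complex with vertices $x,m,1,2,3,4,5,6,\dots$ made of

* the four triangles $\{1,2,5\},\{2,3,5\},\{3,4,5\},\{4,1,5\}$, that is, the cone with apex $5$ over the square $1$–$2$–$3$–$4$–$1$;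
* the five triangles $\{1,x,m\},\{x,2,m\},\{2,3,m\},\{3,4,m\},\{4,1,m\}$, that is, the cone with apex $m$ over the pentagon $1$–$x$–$2$–$3$–$4$–$1$;
* the ray with edges $\{5,6\},\{6,7\},\dots$;
* all faces of these.

The two cones meet exactly in the path $1$–$4$–$3$–$2$ (the edge $\{1,2\}$ lies only in the first cone). They are discs glued along an arc of their boundaries, so their union is a disc, and $K$ is a disc with a ray attached. It is contractible. Delete $x$ and $m$, so that $A=\{1,2,3,\dots\}$ remains. Push $x$ and $m$ onto neighbors in $A$: $q(x)\in\{1,2\}$, $q(m)\in\{1,2,3,4\}$, and $q$ is the identity on $A$. The obvious complex on $A$ is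
$$q(K)=\{q(\tau):\tau\in K\}.$$

What does it look like? Whichever of $1,2$ receives $x$, one of the edges $\{1,x\},\{x,2\}$ becomes a point and the other becomes $\{1,2\}$. So the five triangles at $m$ turn into the sets $\{q(m)\}\cup\varepsilon$ with $\varepsilon$ an edge of the square $1$–$2$–$3$–$4$–$1$, and a degenerate piece. Since $q(m)$ is a corner of the square, two of the four edges contain it and the other two give triangles. These two triangles fill the square, cut along the diagonal through $q(m)$. On the other side the square is filled by the cone with apex $5$. Hence for *each* of the eight choices of $q$, the complex $q(K)$ is a $2$-sphere with a ray attached. It is not contractible. Pushing $x$ has merged the two boundary edges of the disc $K$ that lead to the other of $1,2$, and has zipped the boundary circle $1$–$x$–$2$–$1$ shut.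

For this one countable set there is an easy way out: forget $K$ and make $A$ a path $1,2,3,4,\dots$. But that used an enumeration of $A$. Suppose now that there are continuum many countable sets at once, each carrying a contractible complex, that the complexes vary in a Borel way, and that $A$ cuts a piece out of each of them. Enumerations are then not available uniformly, and one needs a recipe. Is there one that always keeps contractibility, and does not raise the dimension?

## 2. Equivalence relations structured by contractible complexes

**Definition (CBER, Borel embedding).** A *countable Borel equivalence relation* (CBER) $E$ on a standard Borel space $X$ is a Borel equivalence relation all of whose classes are countable. For CBERs $E$ on $X$ and $F$ on $Y$ we write $E\sqsubseteq_B F$ if there is an injective Borel map $f:X\to Y$ with $x\mathrel E x'\iff f(x)\mathrel F f(x')$ for all $x,x'\in X$. If $f$ has this last property but need not be injective, it is a *Borel reduction*, and we write $E\le_B F$.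

For instance, if $A\subseteq Y$ is Borel, the inclusion shows $F|A\sqsubseteq_B F$. Up to isomorphism there is no other case: an injective Borel map has Borel image and Borel inverse, so an embedding $f$ gives $E\cong F|A$ with $A=f(X)$.

**Definition (simplicial complex).** A *simplicial complex* is a countable set $X$ together with, for each $k\in\mathbb N$, a collection $S_k$ of subsets of $X$ of cardinality $k+1$, such that all singletons from $X$ are in $S_0$ and every subset of cardinality $m+1\le k+1$ of an element of $S_k$ belongs to $S_m$.

So simplices are nonempty finite sets, and every point of $X$ is a vertex. The realization $|K|$ carries the weak topology: a set is closed if and only if it meets every closed simplex in a closed set. A complex is contractible if its realization is. For a finite complex $S$ we write $\mathrm{vert}(S)$ for its vertex set. Complexes are structures in a countable relational language $L$ with one symbol for each $S_k$.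

**Definition ($C_n$-structurable).** For $n\ge1$, $C_n$ is the class of nonempty countable contractible simplicial complexes of dimension at most $n$ (so $S_m=\emptyset$ for $m>n$). It is a Borel class. A CBER $E$ on $X$ is *$C_n$-structurable* if there is a Borel $L$-structure $\mathcal A$ with universe $X$ such that each relation of $\mathcal A$ is Borel and only relates $E$-equivalent points, and for every $E$-class $C$ the induced structure $\mathcal A|C$ is isomorphic to a member of $C_n$.

$C_1$ is exactly the class of countable trees, including the one-point tree, so $C_1$-structurable means treeable. For an example with $n=2$, let $\mathbb Z^2$ act freely and in a Borel way on $X$, with orbit relation $F$. Take all singletons, the edges $\{x,g\cdot x\}$ for $g=(1,0),(0,1),(1,1)$, and the triangles $\{x,(1,0)\cdot x,(1,1)\cdot x\}$ and $\{x,(0,1)\cdot x,(1,1)\cdot x\}$. On each orbit this is the usual triangulation of the plane, so $F$ is $C_2$-structurable. If $A\subseteq X$ is Borel, then $A$ cuts out of each plane an arbitrary-looking set of grid points, and we ask for a contractible $2$-complex on just these points.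

**Definition (Borel complex).** A *Borel complex* for a CBER $F$ on $X$ is a Borel family $K$ of nonempty finite subsets of $F$-classes making each class $D$ a simplicial complex $K_D$ with vertex set exactly $D$.

So $F$ is $C_n$-structurable if and only if it has a Borel complex $K$ with all $K_D$ contractible of dimension at most $n$. The problem is whether, for $n\ge2$, the relation $E$ is $C_n$-structurable whenever $F$ is and $E\sqsubseteq_BF$. The answer is yes.

**Theorem 1.** Let $n\ge 2$. If $F$ is $C_n$-structurable and $E\sqsubseteq_B F$, then $E$ is $C_n$-structurable.

**Theorem 2.** Let $F$ be a CBER on $X$ with a Borel complex $K$ such that every $K_D$ is connected. Let $A\subseteq X$ be Borel, meeting every $F$-class in an infinite set. Then $F|A$ has a Borel complex $L$ such that, for every $F$-class $D$, $|L_{D\cap A}|$ is homotopy equivalent to $|K_D|$ and $\dim L_{D\cap A}\le\max(2,\dim K_D)$.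

**Theorem 3.** Let $n\ge1$. If $F$ is $C_n$-structurable and there is a countable-to-one Borel homomorphism $f$ from $E$ to $F$ (that is, $x\mathrel Ex'\Rightarrow f(x)\mathrel Ff(x')$), then $E$ is $C_n$-structurable. In particular $C_n$-structurability passes to Borel subrelations and is closed downward under $\le_B$ and $\sqsubseteq_B$. The same holds for contractible complexes without dimension bound.

The word "infinite" in Theorem 2 cannot be dropped: if $K_D$ is a triangulated circle and $|A\cap D|=1$, the only complex on $A\cap D$ is a point.

The facts we rest on are the following textbook ones.

* **(LN)** Lusin–Novikov. A Borel set $P\subseteq X\times Y$ with countable sections has Borel projection to $X$ and a Borel uniformization. A countable-to-one Borel map has Borel image, and its domain is a countable union of Borel sets on which it is injective; it therefore has a Borel section over its image.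
* **(FM)** Feldman–Moore. Every CBER is the orbit relation of a countable group of Borel automorphisms.
* **(T1)** If $T$ is a subcomplex of a CW complex $Y$ and all components of $T$ are contractible, then contracting each component of $T$ to a point is a homotopy equivalence from $Y$ onto the quotient.
* **(T2)** Gluing lemma. If $(B,S)$ is a CW pair, $g:S\to Y$ a map and $\varphi:Y\to Y'$ a homotopy equivalence, then the induced map $Y\cup_gB\to Y'\cup_{\varphi g}B$ is a homotopy equivalence.
* **(T3)** Free sides. Attach to a CW complex $Y$ a family of arcs, and for each arc a disc (a polygon) whose boundary runs exactly once over that arc and otherwise through $Y$. Then $Y$ is a strong deformation retract of the result. Indeed a disc retracts by a strong deformation onto the complement of an open boundary arc; do this in all discs at once, with the identity on $Y$. Adding to a simplicial complex a triangle two of whose edges are present, together with its third edge, which is absent, is the case of one arc and is called an *elementary expansion*.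
* **(T4)** A compact subset of a CW complex lies in a finite subcomplex, and a weak homotopy equivalence between CW complexes is a homotopy equivalence (Whitehead).

When we choose, for each point of a standard Borel space, something from a nonempty countable Borel set of possibilities inside its class, (LN) lets us choose in a Borel way; we then just say "choose". We fix a Borel linear order $<$ on each standard Borel space in use (each is isomorphic to a Borel subset of $\mathbb R$), and write $[E]^{<\infty}$ for the standard Borel space of nonempty finite sets contained in one $E$-class.

**Proof that Theorem 2 implies Theorem 1.** The purpose is to reduce to $E=F|A$ and to remove the classes where $A$ is finite. Let $f$ embed $E$ into $F$, let $A$ be its image, and identify $E$ with $F|A$. By (LN) the set of points whose $F$-class meets $A$ is Borel and $F$-invariant; discard the rest. Split what remains into two $F$-invariant Borel parts, according to whether $A\cap D$ is finite or infinite. Where $A\cap D=\{z_1<\dots<z_r\}$ is finite, make it a path with edges $\{z_i,z_{i+1}\}$; this is a finite tree, hence in $C_n$. Where $A\cap D$ is infinite, let $K$ be a Borel complex witnessing that $F$ is $C_n$-structurable.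 Theorem 2 gives $|L_{D\cap A}|\simeq|K_D|\simeq *$ and $\dim L_{D\cap A}\le\max(2,n)=n$; here $n\ge2$ is used. $\square$

## 3. The root map: enough for trees, not for discs

Let $K$ be a Borel complex for $F$ with all $K_D$ connected, and let $A$ be a Borel set meeting every $F$-class. For $x\in X$ let $\delta(x)$ be the distance from $x$ to $A$ in the $1$-skeleton of $K$; it is finite. For $x\notin A$ choose a neighbor $p(x)$ with $\delta(p(x))=\delta(x)-1$ and put $e_x=\{x,p(x)\}\in K$. Let $q(x)=p^{\delta(x)}(x)\in A$. Thus $q|A=\mathrm{id}$ and $q(p(x))=q(x)$. We call $q$ the *root map*: following $p$ one descends to $A$, and the points with the same value $a$ of $q$ form, with the pairs $\{x,p(x)\}$ as edges, a tree with root $a$ and no other point of $A$.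

**Lemma 1.** If all $K_D$ are trees, then $F|A$ is treeable.

*Proof.* Let $T$ be the Borel graph on $A$ with edges $\{q(x),q(y)\}$ for $\{x,y\}\in K$ with $q(x)\ne q(y)$. The image under $q$ of a path in $K_D$ is a walk in $T$ (possibly pausing), so $T$ is connected on $D\cap A$. For acyclicity, suppose $a_1,\dots,a_m$ with $m\ge3$ is a cycle of distinct points in $T$. Choose edges $\{y_i,x_{i+1}\}\in K$ with $q(y_i)=a_i$, $q(x_{i+1})=a_{i+1}$, indices mod $m$. The fiber of $q$ over $a_i$ is connected in $K_D$, as each of its points is joined to $a_i$ by the path $x,p(x),p^2(x),\dots$ inside the fiber. So $x_i$ is joined to $y_i$ by a simple path in the fiber over $a_i$. The fibers are disjoint, so these paths and the edges $\{y_i,x_{i+1}\}$ form a simple cycle in $K_D$ with at least $m\ge3$ vertices, a contradiction. $\square$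

In the disc of Section 1 the same recipe gave a sphere. Let us locate the failure. Contract in $|K|$ the trees spanned by the edges $e_x$. By (T1) this is a homotopy equivalence, whatever $K$ is, and the quotient is a CW complex whose $0$-cells are exactly the points of $A$. So topologically nothing is lost. What is lost is *simpliciality*: an edge $\{x,y\}$ with $q(x)=q(y)$ may become a loop, and two edges may become parallel arcs, as happens in Section 1 with $\{1,2\}$ and one of the edges at $x$. The complex $q(K)$ identifies such arcs, and this identification changes the homotopy type. The usual cure is to subdivide. But subdividing introduces new vertices, and our complex must have vertex set *exactly* $A$. This is where the approach stops.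

## 4. Borrowing points of $A$ as subdivision vertices

Since $A\cap D$ is infinite, we can use points of $A$ itself as the subdivision vertices. They are already vertices of the complex being built, so this has a price. A small case shows the price and how to pay it.

Let $K$ be the boundary of a triangle $\{x,y,a_0\}$ with a ray $a_0,a_1,a_2,\dots$ attached, and $A=\{a_0,a_1,\dots\}$. Here $p(x)=p(y)=a_0$ is forced, and $q(K)$ is the ray: the circle is lost. Contracting $\{x,a_0\}$ and $\{y,a_0\}$ turns $\{x,y\}$ into a loop at $a_0$. Subdivide it into four edges by new vertices $v_1,v_2,v_3$ and borrow $q(v_1)=a_2$, $q(v_2)=a_4$, $q(v_3)=a_6$. If we simply add to the ray the edges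
$$\{a_0,a_2\},\ \{a_2,a_4\},\ \{a_4,a_6\},\ \{a_6,a_0\},$$
we get a connected graph with four independent cycles where we wanted one. Each act of borrowing glues a new vertex to a point of $A$ and creates one surplus cycle.

To kill the three surplus cycles we add three triangles. Pick a *hub*, $h=a_9$, and first make the block $a_0,\dots,a_9$ a fan: for $i=7,6,\dots,0$ in turn add the edge $\{h,a_i\}$ and the triangle $\{h,a_{i+1},a_i\}$. Each is an elementary expansion. Now add the four edges above, none of which is present yet, and the triangles
$$\{h,a_0,a_2\},\quad\{h,a_2,a_4\},\quad\{h,a_4,a_6\}.$$
The first three edges with their triangles are elementary expansions. What is left is the edge $\{a_6,a_0\}$ attached to a contractible complex, so the result is homotopy equivalent to a circle, on the vertex set $A$.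

To do this for all simplices of $K$ and all classes at once we must make sure that:

* the simplices we add are new and pairwise distinct, so the borrowed points must avoid finitely many bad positions, and to bound their number we need bounded degrees at every stage;
* each simplex finds enough points to borrow in a finite block near it, so that only finitely many choices matter at a time and they can be made in a Borel way; hence cells handled at the same stage must be few per block;
* each block has a hub.

The next section supplies the blocks and the means to spread the cells out.

## 5. Intersecting finite sets and nested blocks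

**Lemma 2.** For a CBER $E$ on $A$ there is a Borel $\chi:[E]^{<\infty}\to\mathbb N$ such that $\chi(p)=\chi(p')$ and $p\cap p'\ne\emptyset$ imply $p=p'$.

*Proof.* We may let $A\subseteq\mathbb R$ be Borel, and by (FM) let $E$ be the orbit relation of a countable group $\{g_i:i\in\mathbb N\}$ of Borel automorphisms. For $p=\{x_1<\dots<x_m\}$ let $\chi(p)$ code: the number $m$; for each $j\le m$ the least $i_j$ with $x_j=g_{i_j}x_1$; and the first (in a fixed enumeration) tuple $(U_j)_{j\le m}$ of pairwise disjoint rational intervals with $x_j\in U_j$. There are countably many codes, and the map is Borel. Suppose $\chi(p)=\chi(p')$ and $x_j=x'_l$. This point lies in $U_j\cap U_l$, so $j=l$. Then $x_1=g_{i_j}^{-1}x_j=g_{i_j}^{-1}x'_j=x'_1$, and so $x_r=g_{i_r}x_1=g_{i_r}x_1'=x_r'$ for all $r$. $\square$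

**Lemma 3.** Let $E$ be a CBER on $A$ with all classes infinite. There are Borel equivalence relations $R_0\subseteq R_1\subseteq\cdots\subseteq E$, all $R_j$-classes having exactly $2^j$ elements, and an acyclic Borel graph $\Lambda\subseteq E$ of maximum degree at most $2$, such that $\Lambda$ induces a path on each $R_j$-class.

*Proof.* **Step 1: pairing.** The purpose is to show that if all classes of a CBER $E'$ on $A'$ are infinite, then $A'$ can be partitioned in a Borel way into $E'$-related pairs. Take $\chi$ from Lemma 2 for $E'$. Recursively let $\Phi_m$ be the set of $E'$-related pairs $p$ with $\chi(p)=m$ that are disjoint from all members of $\bigcup_{l<m}\Phi_l$. By (LN) these sets are Borel, and by Lemma 2 distinct members of one $\Phi_m$ are disjoint, so $\Phi=\bigcup_m\Phi_m$ is a disjoint family. An $E'$-related pair $p$ with $\chi(p)=m$ is either in $\Phi_m$ or meets a member of an earlier $\Phi_l$; in all cases it meets a member of $\Phi$. So no class contains two points uncovered by $\Phi$. On the invariant Borel set of classes with exactly one uncovered point $y$, discard $\Phi$; with $\{g_i\}$ from (FM) for $E'$, the map $z\mapsto$ least $i$ with $z=g_iy$ is injective on the class and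 enumerates it in type $\omega$. Pair the $2i$-th element with the $(2i+1)$-st.

**Step 2: doubling.** We now build the $R_j$. Let $R_0$ be equality. Suppose $R_j$ is given, with each class ordered as a path. Let $A_j$ be the set of first points. As $R_j$-classes are finite and $E$-classes infinite, $E|A_j$ has infinite classes; pair $A_j$ by Step 1. For a pair $a<a'$ unite the two $R_j$-classes into one $R_{j+1}$-class, ordered as the path of $a$ followed by the path of $a'$, adding the edge from the last point of the former to $a'$. Let $\Lambda$ be the set of all edges ever added. Edges added after $R_j$ is complete join different $R_j$-classes, so $\Lambda$ induces on each $R_j$-class exactly the constructed path. Any finite set of edges of $\Lambda$ has been added by some step $j$, where the graph is a disjoint union of paths; so $\Lambda$ has no cycle and no vertex of degree $3$. $\square$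

Since $\Lambda$ is acyclic, the $\Lambda$-distance between two points of an $R_j$-class is their distance along the path of that class.

## 6. Collar balls

The next problem is how to subdivide a cell when its boundary sphere $S$ is mapped to $A$ by a map $q$ that is injective on each simplex of $S$ but not on $\mathrm{vert}(S)$. Coning $S$ from one new vertex $c$ is not enough: if $q(y)=q(y')$, the edges $\{c,y\},\{c,y'\}$ get the same image. So we put a collar between $S$ and the cone point, in which each new vertex sees only one simplex of $S$.

**Definition (collar ball).** For a finite simplicial complex $S$ let $B(S)$ be the complex with vertices $\mathrm{vert}(S)\sqcup\{\hat s:s\in S\}\sqcup\{c\}$ whose simplices are the nonempty sets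

* $\rho\cup\{\hat s_1,\dots,\hat s_j\}$, where $s_1\subsetneq\dots\subsetneq s_j$ in $S$, $j\ge0$, $\rho\in S\cup\{\emptyset\}$, and $\rho\subseteq s_1$ if $j\ge1$;
* $\{\hat s_1,\dots,\hat s_j\}\cup\{c\}$, where $s_1\subsetneq\dots\subsetneq s_j$ in $S$, $j\ge0$.

The vertices $\hat s$ and $c$ are *new*; simplices containing a new vertex are *interior*. The non-interior simplices are exactly those of $S$.

Two examples. If $S$ consists of two points $x,y$, then $B(S)$ is the path $x,\hat x,c,\hat y,y$ with four edges, where $\hat x$ stands for $\widehat{\{x\}}$. If $S$ is a $4$-cycle, then $B(S)$ is a disc with $4+8+1=13$ vertices.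

**Lemma 4.** $|B(S)|$ is homeomorphic to the cone on $|S|$ by a homeomorphism that is the identity on $|S|$, and $\dim B(S)=\dim S+1$. Moreover:

* (B1) the neighbors of $\hat s$ in $\mathrm{vert}(S)$ are exactly the vertices of $s$;
* (B2) $c$ has no neighbor in $\mathrm{vert}(S)$ and is adjacent to every $\hat s$;
* (B3) a vertex $x$ of $S$ is adjacent to $\hat x$.

*Proof.* We show that the simplices of the first kind triangulate $|S|\times[0,1]$ via $x\mapsto(x,0)$ and $\hat s\mapsto(\text{barycenter of }s,1)$. Do this for the prism $|s|\times[0,1]$ over one simplex $s$, by induction on $\dim s$. The prism is the cone, from a relative interior point of its top facet, over the union of the other facets; take the barycenter of the top facet, which represents $\hat s$. The union of the other facets is $|\partial s|\times[0,1]\cup|s|\times0$, triangulated by induction and by $s$. The simplices over $s$ that contain $\hat s$ are the sets $\rho\cup\{\hat s_1,\dots,\hat s_{j-1},\hat s\}$. If $j\ge2$, what remains after removing $\hat s$ is a simplex of the prism over a proper face $s_{j-1}$; if $j=1$, what remains is empty or a face $\rho$ of $s$ in the bottom. So these simplices are exactly the ones given by the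 cone construction. (For a vertex $s=\{x\}$ the prism is the edge $\{x,\hat x\}$.) The prisms fit together along faces.

The top $|S|\times1$ is triangulated by the chains $\{\hat s_1,\dots,\hat s_j\}$, the barycentric subdivision of $S$, and the second kind of simplices cones it from $c$. A collar $|S|\times[0,1]$ with a cone on its top is a cone on $|S|\times0$, with $|S|\times 0$ fixed. For the dimension: a set of the first kind with $j\ge1$ has at most $(\dim s_1+1)+(\dim S-\dim s_1+1)=\dim S+2$ elements, attained by $\rho=s_1$ of dimension $\dim S$ with $j=1$; sets of the second kind have at most $\dim S+2$ elements. (B1)–(B3) are read off from the list. $\square$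

**The subdivision $K^*$.** For a vertex put $x^*=x$. For $\tau\in K$ with $\dim\tau\ge1$ let $\partial\tau^*$ be the union of $\sigma^*$ over the proper faces $\sigma$ of $\tau$, and let
$$\tau^*=B(\partial\tau^*),$$
with its own new vertices. Each simplex of $\tau^*$ is a vertex of $\tau$ or is interior to $\sigma^*$ for exactly one face $\sigma$ of $\tau$, so the pieces intersect correctly. As $|\tau|$ is the cone on $|\partial\tau|$ from its barycenter, extending over cones inductively gives homeomorphisms $|\tau^*|\cong|\tau|$ compatible with faces, and $\dim\tau^*=\dim\tau$. For an edge $e$, $e^*$ is a path with $4$ edges; for a triangle, $\partial\tau^*$ is a $12$-cycle and $\tau^*$ has $12+24+1=37$ vertices.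

## 7. A CW complex with $0$-cells $A$, and its cells

From here until the end of Section 10 we are in the situation of Theorem 2. Put $E=F|A$; its classes $D\cap A$ are infinite. Fix $\Lambda$, $(R_j)$ from Lemma 3 and $\chi$ from Lemma 2 for $E$, and the root map with $p,q,e_x$ from Section 3. For each edge $e=\{a<a'\}$ of $\Lambda$ choose a simple path $\gamma_e$ from $a'$ to $a$ in the $1$-skeleton of $K$, with $\ell=\ell_e\ge1$ edges.

**The spaces $Z$ and $Z'$.** We want to contract trees as in Section 3 without degenerating any simplex of $K$, and we want the blocks' paths $\Lambda$ to be present from the start. Both are done by adding arcs and discs that cancel. Fix an $F$-class $D$ and restrict everything to it. Let $Z$ be the CW complex obtained from $|K|$ by attaching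

* an arc $t_e$ joining $a,a'$ for each $e=\{a<a'\}\in\Lambda$, and an arc $\alpha_x$ joining $x$ and $p(x)$ for each $x\in X\setminus A$;
* a disc $D_x$ along the circle $e_x\cup\alpha_x$, and a disc $G_e$ along the circle $t_e\cup\gamma_e$.

Each added arc lies in the boundary of exactly one disc, which runs over it once. By (T3), $Z$ deformation retracts onto $|K|$. The arcs $\alpha_x$ form a forest on the vertices, each of whose components is a tree containing exactly one point of $A$, the common $q$-value of its vertices. Let $Z'$ be the quotient of $Z$ contracting each of these trees to a point. By (T1),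
$$Z'\simeq Z\simeq|K|.\tag{1}$$
$Z'$ is a CW complex with $0$-cells $A$, $1$-cells $t_e$, and one further cell for each simplex of $K$ of dimension at least $1$, each $D_x$ and each $G_e$. No simplex of $K$ has been degenerated; only the arcs $\alpha_x$ have been contracted. The task is to reproduce $Z'$ as a simplicial complex on $A$.

**The cells.** A *cell* $\kappa$ is one of the three kinds below. Each has a boundary complex $S_\kappa$ (a triangulated sphere), the ball $B_\kappa=B(S_\kappa)$, the set $\mathrm{New}(\kappa)$ of new vertices of $B_\kappa$ (disjoint for different $\kappa$), a base vertex $x_\kappa\in\mathrm{vert}(S_\kappa)\cap X$, a finite $\mathrm{supp}(\kappa)\subseteq X$ inside one $F$-class, and a finite set $\mathrm{dep}(\kappa)$ of cells on which it depends.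

* (S) $\kappa=\tau\in K$ with $\dim\tau\ge1$: $S_\tau=\partial\tau^*$ (so $B_\tau=\tau^*$); $x_\tau$ is the least vertex of $\tau$; $\mathrm{supp}=\tau$; $\mathrm{dep}$ is the set of proper faces of dimension at least $1$.
* (D) $\kappa=D_x$ with $x\in X\setminus A$: $S$ is the $4$-cycle obtained from the path $e_x^*$ by identifying its endpoints, the resulting vertex being called $x$, with $q$-value $q(x)=q(p(x))$; the base is $x$; $\mathrm{supp}=\{x,p(x)\}$; $\mathrm{dep}=\{e_x\}$.
* (G) $\kappa=G_e$ with $e=\{a<a'\}\in\Lambda$: $S$ is the cycle of length $4\ell+1$ formed by the subdivided path $\gamma_e^*$ and the edge $\{a,a'\}$; the base is $a$; $\mathrm{supp}$ is the set of vertices of $\gamma_e$; $\mathrm{dep}$ is the set of edges of $\gamma_e$.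

In all cases
$$\mathrm{vert}(S_\kappa)\subseteq\mathrm{supp}(\kappa)\cup\bigcup_{\sigma\in\mathrm{dep}(\kappa)}\mathrm{New}(\sigma),\qquad \mathrm{supp}(\sigma)\subseteq\mathrm{supp}(\kappa)\ \text{ for }\sigma\in\mathrm{dep}(\kappa).\tag{2}$$
Put $b_\kappa=q(x_\kappa)\in q(\mathrm{supp}\,\kappa)\subseteq A$.

By Lemma 4, $|B_\kappa|$ is a ball with boundary sphere $|S_\kappa|$, and it is a model of the corresponding cell of $Z'$: for (S) because $|\tau^*|\cong|\tau|$; for (D) because collapsing the boundary arc $\alpha_x$ of the disc $D_x$ leaves a disc whose boundary circle is $e_x$ with its endpoints identified; for (G) because the boundary of $G_e$ is $t_e\cup\gamma_e$.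

**Sorting the cells.** Cells will be treated in countably many rounds, and two cells treated in the same round must be far apart. Let $\mathcal K_N$ be the set of cells with $|\mathrm{vert}\,B_\kappa|=N$. For $\kappa\in\mathcal K_N$ put
$$\tilde u(\kappa)=q(\mathrm{supp}\,\kappa)\cup\{a:\ \Lambda\text{-distance from }b_\kappa\text{ to }a\text{ is}<16N^2\}\in[E]^{<\infty}.$$
This map is Borel, and it is countable-to-one because there are only countably many cells in one $F$-class. By (LN) we can partition the set of all cells into countably many nonempty Borel pieces $P_i$, each inside some $\mathcal K_{N_i}$, such that $\tilde u$ is injective and $\chi\circ\tilde u$ is constant on $P_i$. For $\kappa\ne\kappa'$ in $P_i$ we have $\tilde u(\kappa)\ne\tilde u(\kappa')$ with the same value of $\chi$, so $\tilde u(\kappa)\cap\tilde u(\kappa')=\emptyset$ by Lemma 2. Hence, with $N=N_i$: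

* (F1) $q(\mathrm{supp}\,\kappa)\cap q(\mathrm{supp}\,\kappa')=\emptyset$; in particular $b_\kappa\ne b_{\kappa'}$ and $\mathrm{supp}\,\kappa\cap\mathrm{supp}\,\kappa'=\emptyset$;
* (F2) the $\Lambda$-distance between $b_\kappa$ and $b_{\kappa'}$ is at least $16N^2$, possibly $\infty$ (otherwise $b_{\kappa'}$ would lie in both sets).

**The schedule.** A cell may be treated only after the cells it depends on. Take a sequence $(i_k)_{k\ge1}$ in which every index $i$ occurs infinitely often, and let $Q_k$ be the set of $\kappa\in P_{i_k}\setminus\bigcup_{j<k}Q_j$ with $\mathrm{dep}(\kappa)\subseteq\bigcup_{j<k}Q_j$. The $Q_k$ are Borel and disjoint. Every cell lies in exactly one of them: edges of $K$ depend on nothing, dependencies of simplices have smaller dimension, $D_x$ and $G_e$ depend on edges, so dependency trees are finite. By induction all members of $\mathrm{dep}(\kappa)$ have been treated before some stage, and $\kappa\in P_i$ is taken at the latest at the next $k$ with $i_k=i$.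

## 8. Building $L$ stage by stage

Let $L_0$ be the graph $\Lambda$ on $A$. We construct Borel complexes $L_0\subseteq L_1\subseteq\cdots$ for $E$ on $A$ and extend $q$ to all new vertices, so that after stage $k$:

* (i) all degrees in the $1$-skeleton of $L_k$ are at most a finite constant $d_k$ (with $d_0=2$);
* (ii) $q$ is defined on $X\cup\bigcup_{j\le k}\bigcup_{\kappa\in Q_j}\mathrm{New}(\kappa)$ with values in $A$ in the right class, and for each $j\le k$ it is injective on $\bigcup_{\kappa\in Q_j}\mathrm{New}(\kappa)$;
* (iii) for $\kappa\in Q_j$, $j\le k$, and each simplex $f$ of $B_\kappa$, the map $q|f$ is injective and $q(f)\in L_k$.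

Let $k\ge1$ and suppose the earlier stages are done.

**Step 0: the boundaries are already in place.** We check that for $\kappa\in Q_k$ the map $q$ is defined on $\mathrm{vert}(S_\kappa)$, is injective on each simplex of $S_\kappa$, and maps simplices of $S_\kappa$ to simplices of $L_{k-1}$. Single vertices are clear by (2). A larger simplex of $\partial\tau^*$ lies in $\sigma^*$ for a proper face $\sigma$ of dimension at least $1$, and $\sigma\in Q_j$ with $j<k$, so (iii) applies. The edges of the $4$-cycle of $D_x$ come from edges of $e_x^*$, and the identification of endpoints is harmless since $q(x)=q(p(x))$. The edges of the cycle of $G_e$ come from edges of $\varepsilon^*$ for edges $\varepsilon$ of $\gamma_e$, except $\{a,a'\}\in\Lambda\subseteq L_{k-1}$, on which $q$ is the identity.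

**Step 1: blocks.** We choose the block size large enough for all later counts. Let $N=N_{i_k}$, $d=d_{k-1}$, and let $s=s_k$ be a power of $2$ with
$$s\ge4(N^2+2N+1+Nd).\tag{3}$$
Let $R$ be the relation $R_r$ with $2^r=s$. Its classes $C$ are the *blocks*; each has exactly $s$ elements and is a $\Lambda$-path. Let $Q_C=\{\kappa\in Q_k:b_\kappa\in C\}$. By (F1) and (F2) the points $b_\kappa$, $\kappa\in Q_C$, are distinct points on a path with $s$ vertices at mutual distances at least $16N^2$, so
$$|Q_C|\le\frac{s}{16N^2}+1.\tag{4}$$

**Step 2: hubs.** The aim is to make one point of each block adjacent to all others, without changing the homotopy type, and away from the boundaries of the cells of that block. Let $U_C=\bigcup_{\kappa\in Q_C}q(\mathrm{vert}\,S_\kappa)$ (this need not be inside $C$). By (4) and (3), $|U_C|\le N|Q_C|\le\frac s{16}+N<s$. Let $h_C$ be the least element of $C\setminus U_C$. Write the path $C$ as $c_1,\dots,c_s$ with $h_C=c_j$. For $i=j+2,j+3,\dots,s$ in turn: if $\{h_C,c_i\}$ is not an edge of the current complex, add the edge $\{h_C,c_i\}$ and the triangle $\{h_C,c_{i-1},c_i\}$. Do the same symmetrically for $i=j-2,\dots,1$ with triangles $\{h_C,c_{i+1},c_i\}$. At each addition the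 other two edges of the triangle are present: $\{c_{i-1},c_i\}\in\Lambda$, and $\{h_C,c_{i-1}\}$ is in $\Lambda$ or was present or added one step before. So each addition is an elementary expansion. Different blocks are disjoint, so their additions are independent, and there are fewer than $s$ per block. Performing the $r$-th addition simultaneously in all blocks, for $r=1,\dots,s-1$, gives a Borel complex $L'_k\supseteq L_{k-1}$ such that, by (T3) applied at most $s-1$ times,
$$|L_{k-1}|\ \text{ is a strong deformation retract of }\ |L'_k|.\tag{5}$$
In $L'_k$ the hub $h_C$ is adjacent to all of $C\setminus\{h_C\}$, and all added edges lie inside blocks $C$ and contain $h_C$.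

**Step 3: borrowing.** Now we choose, for each new vertex, the point of $A$ that plays its role. For $\kappa\in Q_k$ order $\mathrm{New}(\kappa)$ as $v_1=\hat x_\kappa$, $v_2=c$, and then all other $\hat s$ as $v_3,v_4,\dots$. Put
$$w(v_1)=x_\kappa,\qquad w(v_2)=v_1,\qquad w(v_i)=c\ \ (i\ge3).$$
By (B2) and (B3), $\{w(v),v\}$ is an interior edge of $B_\kappa$. It is the edge through which $v$ will be tied to the hub. For each block $C$, successively for $\kappa\in Q_C$ in some fixed Borel order and for $v=v_1,v_2,\dots$, choose $q(v)=a\in C$ such that

* (N1) $a\ne h_C$, and $a\ne q(v')$ for every new vertex $v'$ of any cell in $Q_C$ (including $\kappa$) whose value was chosen before at this stage;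
* (N2) $a\notin q(\mathrm{vert}\,S_{\kappa'})$ for every $\kappa'\in Q_k$ such that the block of $b_{\kappa'}$ meets $q(\mathrm{vert}\,S_\kappa)$; as $b_\kappa\in q(\mathrm{vert}\,S_\kappa)$, this includes $\kappa'=\kappa$;
* (N3) for every $y\in\mathrm{vert}(S_\kappa)$ and every earlier new vertex $y$ of the same $\kappa$, $\{a,q(y)\}$ is not an edge of $L'_k$.

*Such a point exists.* By (4), condition (N1) excludes at most $1+N|Q_C|\le1+\frac s{16}+N$ points. For (N2): at most $N$ blocks meet $q(\mathrm{vert}\,S_\kappa)$, each contains $b_{\kappa'}$ for at most $\frac s{16N^2}+1$ cells $\kappa'$, and each such cell excludes at most $N$ points; together at most $\frac s{16}+N^2$. For (N3) put $z=q(y)$. If $z\in C$, then $z\ne h_C$, because $h_C\notin U_C$, respectively by (N1) for the earlier $y$; so the hub step added at most one edge at $z$. If $z\notin C$, the hub step added no edge between $z$ and $C$. So $z$ has at most $d+1$ neighbors of $L_k'$ in $C$, and (N3) excludes at most $N(d+1)$ points. The total is at most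
$$\tfrac s8+1+2N+N^2+Nd\le\tfrac s8+\tfrac s4<s=|C|.$$

*Borelness.* The conditions in $C$ involve only data from before this step and choices inside $C$. For each $C$ there are finitely many assignments, and we take the first valid one in an order induced by the fixed Borel orders.

**Step 4: the complex $L_k$.** For $v\in\mathrm{New}(\kappa)$, $\kappa\in Q_C$, let $t_v=\{h_C,q(w(v)),q(v)\}$, and set
$$L_k=L'_k\cup\{q(f):f\text{ a simplex of }B_\kappa,\ \kappa\in Q_k\}\cup\{t_v:v\in\mathrm{New}(\kappa),\ \kappa\in Q_k\}.\tag{6}$$
We verify that this is a complex with (ii) and (iii). First, $q$ is injective on each simplex of $B_\kappa$: two new vertices have different values by (N1), a new vertex and a vertex of $S_\kappa$ by (N2) with $\kappa'=\kappa$, and two vertices of $S_\kappa$ in a common simplex by Step 0. Next, $t_v$ has three distinct elements, all in $C$: $q(v)\ne h_C$ by (N1); $q(w(v))\ne h_C$ by (N1), or because $b_\kappa\in U_C\not\ni h_C$ when $w(v)=x_\kappa$; and $q(w(v))\ne q(v)$ since $\{w(v),v\}$ is a simplex of $B_\kappa$. Two edges of $t_v$ contain $h_C$ and lie in $L'_k$; the third is the image of an interior edge. So $L_k$ is closed under nonempty subsets. By (N1) within one block, and since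 different blocks are disjoint, $q$ is injective on all new vertices of stage $k$. This gives (ii) and (iii).

**Step 5: degrees.** We show (i), which the next stage needs. Fix $a\in A$ and count the $\kappa\in Q_k$ with $a\in q(\mathrm{vert}\,S_\kappa)$. By (F1) at most one has $a\in q(\mathrm{supp}\,\kappa)$. For any other, (2) gives $a=q(y)$ with $y\in\mathrm{New}(\sigma)$, $\sigma\in\mathrm{dep}(\kappa)\cap Q_j$, $j<k$. For each $j$ there is at most one such $y$, by (ii); $y$ determines $\sigma$; and by (F1) at most one $\kappa\in Q_k$ has $\mathrm{supp}\,\sigma\subseteq\mathrm{supp}\,\kappa$. So there are at most $1+(k-1)=k$ such cells. By (ii) at most one more has $a\in q(\mathrm{New}(\kappa))$. Each $B_\kappa$ has at most $N^2$ edges, the hub step adds at most $s$ edges at $a$, and the $t_v$ add no further edges. Hence $d_k:=d+s+(k+1)N^2$ works.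

**Step 6: the limit.** Let $L=\bigcup_kL_k$. It is a Borel complex for $E$ with vertex set exactly $A$. The images $q(f)$ have the dimension of $f$; $\dim B_\tau=\dim\tau$ and $\dim B_{D_x}=\dim B_{G_e}=2$; $L_0$, the hub step and the $t_v$ contribute simplices of dimension at most $2$. Therefore
$$\dim L_{D\cap A}\le\max(2,\dim K_D).\tag{7}$$

## 9. No two added simplices coincide

If two simplices that should be different were given the same vertices, we would have an unwanted identification, as in Section 1. The three conditions (N1)–(N3) exclude this.

**Lemma 5.** At stage $k$, let $\mathcal I$ be the set of interior simplices of dimension at least $1$ of the $B_\kappa$, $\kappa\in Q_k$. Then the simplices $q(f)$ $(f\in\mathcal I)$ and $t_v$ are pairwise distinct, and none of them is in $L'_k$.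

*Proof.* **Step 1: interior edges.** This is the core; the rest reduces to it. By (N3), applied to the later-chosen new vertex of the edge, the image of an interior edge is not in $L'_k$. Let $\{v,y\}$ in $B_\kappa$ and $\{v',y'\}$ in $B_{\kappa'}$ be interior edges, $v,v'$ new, with the same image.

*Case $q(v)=q(v')$.* By (ii), $v=v'$, so $\kappa=\kappa'$, and $q(y)=q(y')$. If $y,y'$ are both new, $y=y'$ by (ii). If exactly one of them is new, its value lies in $q(\mathrm{vert}\,S_\kappa)$, against (N2) with $\kappa'=\kappa$. If both are in $\mathrm{vert}(S_\kappa)$, then $v\ne c$ by (B2), so $v=\hat s$, and $y,y'\in s$ by (B1). As $q$ is injective on $s$, $y=y'$. (This is where the collar is needed.)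

*Case $q(v)=q(y')$ and $q(y)=q(v')$.* Suppose $y'$ is new. Then $v=y'$ by (ii), so $\kappa=\kappa'$; since $q(y)=q(v')$, (N2) for $v'$ shows that $y$ is not in $\mathrm{vert}(S_\kappa)$, so $y$ is new and $y=v'$. The edges are equal. The case that $y$ is new is symmetric. Finally suppose $y\in\mathrm{vert}(S_\kappa)$ and $y'\in\mathrm{vert}(S_{\kappa'})$. The point $q(v')=q(y)\in q(\mathrm{vert}\,S_\kappa)$ lies in the block of $b_{\kappa'}$, so this block meets $q(\mathrm{vert}\,S_\kappa)$. Then (N2) for $v$ says $q(v)\notin q(\mathrm{vert}\,S_{\kappa'})$, contradicting $q(v)=q(y')$.

So distinct interior edges have distinct images.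

**Step 2: the simplices $q(f)$.** Here we pass from edges to all of $\mathcal I$. Each $f\in\mathcal I$ contains an interior edge, so $q(f)\notin L'_k$. Suppose $q(f)=q(f')$ with $f,f'\in\mathcal I$. Let $v\in f$ be new and $y\in f\setminus\{v\}$. The edge of $f'$ with image $q(\{v,y\})$ is interior, for otherwise this image would be in $L_{k-1}$. By Step 1 it equals $\{v,y\}$. As $y$ was arbitrary, $f\subseteq f'$, and by symmetry $f=f'$.

**Step 3: $t_v$ against $L'_k$ and $q(f)$.** The triangle $t_v$ contains the image of the interior edge $\{w(v),v\}$, so $t_v\notin L'_k$. Suppose $t_v=q(f)$ with $f\in\mathcal I$, $v\in\mathrm{New}(\kappa)$, $\kappa\in Q_C$. Let $y\in f$ be the vertex with $q(y)=h_C$. It is not new, because new vertices of stage $k$ with value in $C$ belong to cells of $Q_C$ and avoid $h_C$ by (N1). So $f$ has a new vertex $u\ne y$, and the interior edge $\{u,y\}$ has image $\{q(u),h_C\}$ with $q(u)\in t_v\setminus\{h_C\}\subseteq C$. This is an edge of $L'_k$, contradicting Step 1.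

**Step 4: $t_v$ against $t_{v'}$.** Suppose $t_v=t_{v'}$. All vertices of $t_v$ lie in one block, so both have the same $C$ and the same hub; removing it, the interior edges $\{w(v),v\}$ and $\{w(v'),v'\}$ have equal images and are equal by Step 1. If $v\ne v'$, then $v=w(v')$ and $v'=w(v)$. But a new vertex $w(\cdot)$ strictly precedes its argument in the order of $\mathrm{New}(\kappa)$, so $v$ would precede $v'$ and $v'$ precede $v$. Hence $v=v'$. $\square$

## 10. The homotopy type of $L$

Fix an $F$-class $D$; all complexes are restricted to $D$, and the subscript is dropped. We compare $Z'$ of Section 7 with $|L|$, stage by stage. Let $Z'_0=|\Lambda|$, that is, $A$ with the arcs $t_e$, and let $Z'_k$ be $Z'_0$ with the cells $\kappa\in Q_1\cup\dots\cup Q_k$. It is a subcomplex of $Z'$, since the boundary of $\kappa$ lies in $Z_0'$ and the cells of $\mathrm{dep}(\kappa)$, which come earlier. Moreover $Z'=\bigcup_kZ'_k$.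

**The map $\varphi:Z'\to|L|$.** On each $|\tau|\cong|\tau^*|$ let $\varphi$ be $q$, extended affinely over simplices; on $t_e$ let $\varphi$ be the identification with the edge $e$ of $L_0$; on $D_x/\alpha_x\cong|B_{D_x}|$ and $G_e\cong|B_{G_e}|$ let $\varphi=q$, again extended affinely. These fit together: a vertex $x$ becomes in $Z'$ the point $q(x)$ of $A$, and $q(p(x))=q(x)$. By (iii), $\varphi$ restricts to maps $\varphi_k:Z'_k\to|L_k|$, and $\varphi_0$ is a homeomorphism.

**Lemma 6.** Each $\varphi_k$ is a homotopy equivalence.

*Proof.* Assume it for $k-1$. We factor $\varphi_k$ as
$$Z'_k\xrightarrow{(1)}|L_{k-1}|\cup_q\bigsqcup_{\kappa\in Q_k}|B_\kappa|\xrightarrow{(2)}W:=|L'_k|\cup_q\bigsqcup_{\kappa\in Q_k}|B_\kappa|\xrightarrow{(3)}W^+\xrightarrow{(4)}|L_k|,$$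
where the balls are attached along $q:|S_\kappa|\to|L_{k-1}|$. In this proof (1)–(4) denote these four maps. As $q$ is simplicial and injective on simplices, the second and third spaces are CW complexes whose cells are the simplices of $L_{k-1}$, respectively $L'_k$, and the interior simplices of the $B_\kappa$.

**Map (1): replace $Z'_{k-1}$ by $|L_{k-1}|$.** $Z'_k$ is $Z'_{k-1}$ with the balls $|B_\kappa|$ attached along maps $|S_\kappa|\to Z'_{k-1}$ whose composites with $\varphi_{k-1}$ are $q$. By (T2), applied to all balls at once, (1) is a homotopy equivalence.

**Map (2): include the hub triangles.** By the hub step, $|L_{k-1}|$ is a strong deformation retract of $|L'_k|$. The deformation is constant on $|L_{k-1}|$, where the balls are attached, so it extends by the identity on the balls. Hence (2) is a homotopy equivalence.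

**Map (3): prepare the identification of $v$ with $q(v)$.** In $W$ the new vertex $v$ and the point $q(v)\in A$ are different. We join them by arcs, and fill the loops so created. For each new vertex $v$ of $\kappa\in Q_C$ attach to $W$ an arc $\beta_v$ from $v$ to $q(v)$ and a $2$-cell $T_v$ along the loop
$$v\xrightarrow{\beta_v}q(v)\to h_C\to q(w)\ \bigl(\xrightarrow{\beta_w^{-1}}w\ \text{ if }w\text{ is new}\bigr)\to v,\qquad w=w(v).$$
The unlabelled segments are edges of $L'_k$, except the last one, which is the interior edge $\{w,v\}$; if $w=x_\kappa$, then $w$ is already the point $q(w)$ of $W$. The result is $W^+$. Add the pairs $(\beta_{v_i},T_{v_i})$ in the order $i=1,2,\dots$, at most $N$ steps, simultaneously for all $\kappa\in Q_k$. Since $w(v)$ precedes $v$, at each step every new $2$-cell runs exactly once over its own new arc and otherwise through the previous space. By (T3) each step includes the previous space as a strong deformation retract, so $W\hookrightarrow W^+$ is a homotopy equivalence.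

**Map (4): carry out the identification.** Let (4) be $q$ on the balls and the identity on $|L'_k|$; let it send $\beta_v$ to the point $q(v)$; and on $T_v$ let it be a map of the $4$- or $5$-gon onto the triangle $|t_v|$ that collapses precisely the $\beta$-sides to points and is injective otherwise. Such a map exists: the $\beta$-sides are pairwise disjoint sides (in the $5$-gon, $\beta_v$ and $\beta_w$ are separated by $\{w,v\}$ on one side and by the two hub edges on the other), the quotient of a disc by collapsing finitely many disjoint boundary arcs to points is a disc, and the three remaining sides go to the three edges of $t_v$.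

Since $q$ is injective on the new vertices of the stage, the arcs $\beta_v$ are pairwise disjoint. By (T1), contracting each of them to a point is a homotopy equivalence $W^+\to W^+/{\sim}$, and (4) factors through it. The cells of $W^+/{\sim}$ are the simplices of $L'_k$ (including all of $A$ as vertices), the simplices in $\mathcal I$, and the $T_v$; the new vertices themselves have been merged into $A$. By (6), the simplices of $L_k$ are those of $L'_k$, the $q(f)$ with $f\in\mathcal I$ and the $t_v$ (non-interior $f$ have images in $L_{k-1}$), and by Lemma 5 these are pairwise distinct. So the induced map $W^+/{\sim}\to|L_k|$ gives a bijection between cells and simplices. It maps each open cell homeomorphically onto the open simplex, so it is a continuous bijection, and each closed cell onto the closed simplex. Closed cells are compact, so it is a homeomorphism from each closed cell onto the closed simplex. Therefore its inverse is continuous on each closed simplex, hence continuous, as $|L_k|$ has the weak topology. So the induced map is a homeomorphism and (4) is a homotopy equivalence.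

The composite of (1)–(4) is $\varphi_{k-1}$ on $Z'_{k-1}$ and $q$ on the balls, that is, $\varphi_k$. $\square$

**Proof of Theorem 2.** We pass to the limit. By (T4), compact subsets of $Z'$ and $|L|$ lie in some $Z'_k$ and some $|L_k|$ respectively. So every map of a sphere into $|L|$, and every homotopy between such maps, already lives in some $|L_k|$, and likewise for $Z'$. By Lemma 6, $\varphi$ induces a bijection on path components and isomorphisms on all homotopy groups. By Whitehead's theorem it is a homotopy equivalence. With the homotopy equivalences of Section 7,
$$|L_{D\cap A}|\simeq Z'\simeq|K_D|,$$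
and the dimension bound was shown at the end of Section 8. This proves Theorem 2, and with it Theorem 1. $\blacksquare$

## 11. Homomorphisms and subrelations

It remains to prove Theorem 3. Let $n\ge1$.

**Step 1: embeddings.** First we record that $C_n$-structurability passes down along $\sqsubseteq_B$ for every $n\ge1$, and without dimension bound. For $n\ge2$ this is Theorem 1. For $n=1$, reduce as in Section 2 to $E=F|A$ with $A$ Borel meeting every $F$-class; then Lemma 1 applies, whether $A\cap D$ is finite or not. Without dimension bound, the deduction of Theorem 1 from Theorem 2 goes through with the dimension estimate omitted.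

**Step 2: pullbacks.** The purpose is to replace the homomorphism by an inclusion of relations on the same space. Let $f:X\to Y$ be a countable-to-one Borel homomorphism from $E$ to $F$, where $F$ is $C_n$-structurable. Put $F'=(f\times f)^{-1}(F)$, that is, $x\mathrel{F'}x'\iff f(x)\mathrel Ff(x')$. This is a CBER on $X$, because $f$ is countable-to-one, and it contains $E$. By (LN), $B=f(X)$ is Borel and $f$ has a Borel section $g:B\to X$. By Step 1, $F|B$ is $C_n$-structurable. Transport the structure to the Borel set $g(B)$ via the injection $g$, and join each $x\notin g(B)$ by one edge to $g(f(x))$. On each $F'$-class we have a contractible complex with leaves attached. Attaching leaves preserves contractibility, and the dimension stays at most $n$ as $n\ge1$. So $F'$ is $C_n$-structurable, say by $K$.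

**Step 3: subrelations.** Now $E\subseteq F'$ on the same space $X$, and we embed $E$ into a $C_n$-structurable relation. The idea is to give each $E$-class $C$ its own copy of the whole $F'$-class around it. By (FM) there are Borel maps $\psi_i:X\to X$, $i\in\mathbb N$, with $[x]_{F'}=\{\psi_i(x):i\in\mathbb N\}$ for all $x$. Put
$$Y'=\{(y,i)\in X\times\mathbb N:\ \forall j<i\ \ \neg\,\psi_j(y)\mathrel E\psi_i(y)\},\qquad (y,i)\mathrel{E'}(y',i')\iff\psi_i(y)\mathrel E\psi_{i'}(y').$$
So $(y,i)\in Y'$ says that $i$ is the first index at which $y$ reaches the $E$-class of $\psi_i(y)$, and the pair stands for "the point $y$ in the copy belonging to that $E$-class". If $(y,i)\mathrel{E'}(y',i')$, then $y\mathrel{F'}\psi_i(y)\mathrel E\psi_{i'}(y')\mathrel{F'}y'$, so $y\mathrel{F'}y'$; in particular $E'$ is a CBER. Let $C$ be an $E$-class and $y\in[C]_{F'}$. As $C\subseteq[y]_{F'}$, some $\psi_i(y)$ is in $C$, and exactly one $i$, the least, has $(y,i)\in Y'$ and $\psi_i(y)\in C$. Hence $E'$-classes correspond to $E$-classes $C$, and $(y,i)\mapsto y$ maps the $E'$-class of $C$ bijectively onto $[C]_{F'}$. Pulling $K$ back along these bijections shows that $E'$ is $C_n$-structurable.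

Finally, for $x\in X$ let $i(x)$ be the least $i$ with $\psi_i(x)\mathrel Ex$. Then $(x,i(x))\in Y'$, and $x\mapsto(x,i(x))$ is a Borel injection. Since $\psi_{i(x)}(x)\mathrel Ex$, we have $x\mathrel Ex'\iff(x,i(x))\mathrel{E'}(x',i(x'))$. So $E\sqsubseteq_BE'$, and by Step 1 $E$ is $C_n$-structurable. Steps 2 and 3 never used the dimension bound except to note that leaves have dimension $1$, so the argument without dimension bound is identical.

**Step 4: the special cases.** For a Borel subrelation $E\subseteq F$ take $f=\mathrm{id}$. A Borel reduction is a homomorphism, and each of its fibers lies in one class, so it is countable-to-one; this covers $\le_B$ and $\sqsubseteq_B$. This proves Theorem 3. $\blacksquare$
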